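\title{The tensor square of the upper triangular operators is not hyperreflexive}

\begin{abstract}
Let $\mathcal{A}$ be the algebra of bounded upper triangular operators on $\ell^2(\mathbf{Z}_+)$. Arveson's distance formula computes the distance from an operator to $\mathcal{A}$ from the invariant subspaces of $\mathcal{A}$. We show that no such estimate, even up to a constant, holds for the weak-$*$ closed tensor product $\mathcal{A}\otimes\mathcal{A}$, which answers a question of Arveson in the negative. The hyperreflexivity constant of the tensor square of the $n\times n$ upper triangular matrices lies between multiples of $\sqrt{\log n}$ and $\log n$, and the tensor product of two nest algebras is hyperreflexive exactly when one of the two nests is finite.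
\end{abstract}

\section{Introduction}\label{sec:intro}

Hilbert spaces are complex and nonzero. We identify a closed subspace with the orthogonal projection $P$ onto it and write $P^\perp=1-P$. For a weak-$*$ closed algebra $\mathcal{B}\subseteq B(\mathcal{K})$, let $\operatorname{Lat}\mathcal{B}$ be the set of projections $P$ with $P^\perp XP=0$ for all $X\in\mathcal{B}$, that is, the invariant subspaces of $\mathcal{B}$. For $T\in B(\mathcal{K})$ put
\[
d(T,\mathcal{B})=\inf_{X\in\mathcal{B}}\|T-X\|,\qquad \beta(T,\mathcal{B})=\sup_{P\in\operatorname{Lat}\mathcal{B}}\|P^\perp TP\| .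
\]
The number $\beta(T,\mathcal{B})$ measures how far $T$ moves the invariant subspaces of $\mathcal{B}$ out of themselves. Since $P^\perp TP=P^\perp(T-X)P$ for $X\in\mathcal{B}$, we always have $\beta\le d$. The algebra is \emph{reflexive} if $\beta(T,\mathcal{B})=0$ forces $T\in\mathcal{B}$, and it is \emph{hyperreflexive} if there is a constant $C<\infty$ with
\begin{equation}\label{eq:hyper}
d(T,\mathcal{B})\le C\,\beta(T,\mathcal{B})\qquad\text{for all }T\in B(\mathcal{K}).
\end{equation}
The least such $C$ is the \emph{hyperreflexivity constant} $K(\mathcal{B})$. Thus hyperreflexivity asks that an operator which almost preserves every invariant subspace be close to the algebra. If $\mathcal{K}$ is finite dimensional and $\mathcal{B}$ is reflexive, then $d$ and $\beta$ are two norms on the finite dimensional space $B(\mathcal{K})/\mathcal{B}$, so \eqref{eq:hyper} holds for some $C$; only the size of $C$ is of interest there.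

A \emph{nest} $\mathcal{N}$ on $\mathcal{K}$ is a totally ordered set of projections that contains $0$ and $1$ and contains the supremum and the infimum of each of its subsets. Its \emph{nest algebra} is $\operatorname{Alg}\mathcal{N}=\{X: N^\perp XN=0\text{ for all }N\in\mathcal{N}\}$. For $N\in\mathcal{N}$ let $N_-$ be the supremum of the elements of $\mathcal{N}$ strictly below $N$; the nonzero differences $N-N_-$ are the \emph{atoms} of $\mathcal{N}$. A finite nest $0=N_0<N_1<\dots<N_m=1$ has the $m$ atoms $N_i-N_{i-1}$. Arveson's distance formula \cite{Arveson} states that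
\begin{equation}\label{eq:arveson}
d(T,\operatorname{Alg}\mathcal{N})=\sup_{N\in\mathcal{N}}\|N^\perp TN\|,
\end{equation}
so nest algebras satisfy \eqref{eq:hyper} with $C=1$.

For algebras $\mathcal{B}_i\subseteq B(\mathcal{K}_i)$ we write $\mathcal{B}_1\,\bar\otimes\,\mathcal{B}_2$ for the weak-$*$ closure of the span of the operators $X_1\otimes X_2$, $X_i\in\mathcal{B}_i$. Let $H=\ell^2(\mathbf{Z}_+)$ with basis $e_0,e_1,\dots$, and let $\mathcal{A}$ be the nest algebra of the nest formed by $0$, $H$ and the subspaces $\operatorname{span}\{e_0,\dots,e_n\}$, $n\ge0$; this is the algebra of bounded upper triangular operators. We abbreviate $\mathcal{A}\,\bar\otimes\,\mathcal{A}$ to $\mathcal{A}\otimes\mathcal{A}$. This paper answers the following question of Arveson.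

\medskip
\noindent\textbf{Question.} \emph{Is $\mathcal{A}\otimes\mathcal{A}$ hyperreflexive?}
\medskip

The simplest cases suggest that it is. The algebra $\mathcal{A}\otimes\mathcal{A}$ consists of the operators on $\ell^2(\mathbf{Z}_+^2)$ whose $(p,q)$ entry vanishes unless $p\le q$ coordinatewise, and its invariant subspaces are given by all staircase regions of the quadrant (Lemma~\ref{lem:poset}). Along a chain of $\mathbf{Z}_+^2$ it looks like a nest algebra, with constant $1$. Along an antichain it looks like the algebra of diagonal matrices, with constant at most $2$ regardless of the dimension (Example~\ref{ex:extremes}). Nevertheless the answer is no. Let $\mathcal{T}_n\subseteq M_n$ be the upper triangular $n\times n$ matrices, and put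
\[
\rho=\cos\frac{\pi}{8},\qquad c=\frac{1-\rho}{4\sqrt{2e}}>0 .
\]

\begin{theorem}\label{thm:main}
The algebra $\mathcal{A}\otimes\mathcal{A}$ is not hyperreflexive. For every $k\ge1$ there is a finite rank operator $\widetilde T$ on $H\otimes H$ with
\[
d(\widetilde T,\mathcal{A}\otimes\mathcal{A})\ \ge\ c\sqrt{k}\;\beta(\widetilde T,\mathcal{A}\otimes\mathcal{A})\ >\ 0 .
\]
\end{theorem}

\begin{theorem}\label{thm:finite}
For $n\ge4$,
\[
c\sqrt{\lfloor\log_4 n\rfloor}\ \le\ K(\mathcal{T}_n\otimes\mathcal{T}_n)\ \le\ 2\lceil\log_2 n\rceil+3 .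
\]
\end{theorem}

We do not determine the exact growth rate of $K(\mathcal{T}_n\otimes\mathcal{T}_n)$.

\begin{theorem}\label{thm:class}
Let $\mathcal{N}_1,\mathcal{N}_2$ be nests on separable Hilbert spaces. Then $\operatorname{Alg}\mathcal{N}_1\,\bar\otimes\,\operatorname{Alg}\mathcal{N}_2$ is hyperreflexive if and only if at least one of $\mathcal{N}_1,\mathcal{N}_2$ is finite. If one of them is finite and has $m$ atoms, the constant is at most $2\lceil\log_2 m\rceil+3$.
\end{theorem}

The counterexample lives on a finite subset $S_k$ of $\mathbf{Z}_+^2$ built by alternating, $k$ times, the chain construction and the antichain construction. On it we take an operator $T=T_1+\dots+T_k$, one term for each stage. A trace class functional of product form shows that the distance from $T$ to the algebra is at least of order $\sqrt{k}$ (Section~\ref{sec:distance}). A single invariant subspace, however, sees the $k$ terms only through a thin set of coordinates on which their interaction decays geometrically, so $\beta$ stays bounded (Sections~\ref{sec:small} and~\ref{sec:beta}).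 Sections~\ref{sec:onefinite} and~\ref{sec:infinite} treat general nests.

\section{Algebras of partially ordered sets}\label{sec:posets}

We use the following standard facts. The weak-$*$ topology on $B(\mathcal{K})$ comes from the duality $(X,F)\mapsto\operatorname{tr}(XF)$ with the trace class operators, and $|\operatorname{tr}(XF)|\le\|X\|\,\|F\|_1$, where $\|F\|_1$ is the sum of the singular values of $F$. The maps $X\mapsto Y_1XY_2$ are weak-$*$ continuous, a norm bounded strongly convergent sequence converges weak-$*$, and norm closed balls are weak-$*$ compact, so the distance to a weak-$*$ closed subspace is attained. Finally, an invariant projection $P$ of $\mathcal{B}$ commutes with every self-adjoint $X\in\mathcal{B}$, because $P^\perp XP=0$ and its adjoint $PXP^\perp=0$ give $PX=PXP=XP$.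

Let $S$ be a countable partially ordered set, let $(e_x)_{x\in S}$ be the standard basis of $\ell^2(S)$, and write $X_{xy}=\langle Xe_y,e_x\rangle$ and $e_{xy}=e_xe_y^*$. Put
\[
\operatorname{Alg}S=\{X\in B(\ell^2(S)) : X_{xy}=0\text{ unless }x\le y\}.
\]
This is a weak-$*$ closed algebra. A subset $Z\subseteq S$ is a \emph{lower set} if $x\le y\in Z$ implies $x\in Z$, and $P_Z$ denotes the projection onto $\ell^2(Z)$. We write $\beta_S(T)=\beta(T,\operatorname{Alg}S)$. The sets $\mathbf{Z}_+^2$ and $[n]^2$, where $[n]=\{0,\dots,n-1\}$, carry the coordinatewise order, and $e_p=e_{p_1}\otimes e_{p_2}$.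

\begin{lemma}\label{lem:poset}
\begin{itemize}
\item[(a)] $\operatorname{Lat}\operatorname{Alg}S=\{P_Z: Z\text{ a lower set of }S\}$, and $\beta_S(T)>0$ if $T\notin\operatorname{Alg}S$.
\item[(b)] $\mathcal{A}\otimes\mathcal{A}=\operatorname{Alg}\mathbf{Z}_+^2$ and $\mathcal{T}_n\otimes\mathcal{T}_n=\operatorname{Alg}[n]^2$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) An invariant projection $P$ commutes with every $e_{xx}$, so it is diagonal: $P=P_Z$ for a set $Z$. Invariance under $e_{xy}$ for $x\le y$ says that $y\in Z$ implies $x\in Z$. Conversely, if $Z$ is a lower set, $x\notin Z$ and $y\in Z$, then $x\not\le y$, so $P_Z^\perp XP_Z=0$ for $X\in\operatorname{Alg}S$. If $T_{xy}\ne0$ with $x\not\le y$, then the lower set $Z=\{z:z\le y\}$ contains $y$ and not $x$, so $\|P_Z^\perp TP_Z\|\ge|T_{xy}|>0$.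

(b) For $X_1,X_2\in\mathcal{A}$ the entry $(X_1\otimes X_2)_{pq}=(X_1)_{p_1q_1}(X_2)_{p_2q_2}$ vanishes unless $p\le q$, so $\mathcal{A}\otimes\mathcal{A}$ lies in the weak-$*$ closed subspace $\operatorname{Alg}\mathbf{Z}_+^2$. Conversely, let $X\in\operatorname{Alg}\mathbf{Z}_+^2$. The truncation $P_{[n]^2}XP_{[n]^2}$ is a linear combination of operators $e_{p_1q_1}\otimes e_{p_2q_2}$ with $p_1\le q_1$, $p_2\le q_2$, so it lies in $\mathcal{A}\otimes\mathcal{A}$; these truncations have norm at most $\|X\|$ and converge strongly to $X$. For $\mathcal{T}_n\otimes\mathcal{T}_n$ no limit is needed.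
\end{proof}

\begin{example}\label{ex:extremes}
If $S$ is a finite chain, $\operatorname{Alg}S$ is a nest algebra and $d=\beta_S$ by \eqref{eq:arveson}. If $S$ is a finite antichain, $\operatorname{Alg}S$ is the diagonal algebra and every subset $Z$ is a lower set. Put $J_Z=2P_Z-1$. The average of $J_ZTJ_Z$ over all subsets $Z$ is the diagonal part of $T$, since the $(x,y)$ entry is multiplied by the average of a product of two signs, which is $0$ for $x\ne y$. Moreover $T-J_ZTJ_Z=2(P_Z^\perp TP_Z+P_ZTP_Z^\perp)$ has norm $2\max(\|P_Z^\perp TP_Z\|,\|P_ZTP_Z^\perp\|)\le2\beta_S(T)$. Averaging gives $d(T,\operatorname{Alg}S)\le2\beta_S(T)$.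
\end{example}

The next lemma lets us replace the quadrant by any finite ordered set that sits inside it.

\begin{lemma}\label{lem:restrict}
Let $S$ be a finite and $\Lambda$ a countable partially ordered set, and let $\iota:S\to\Lambda$ be an injection with $x\le y\iff\iota(x)\le\iota(y)$. Let $W:\ell^2(S)\to\ell^2(\Lambda)$ be the isometry $We_x=e_{\iota(x)}$. For $T\in B(\ell^2(S))$ and $\widetilde T=WTW^*$,
\[
d(\widetilde T,\operatorname{Alg}\Lambda)\ge d(T,\operatorname{Alg}S),\qquad \beta_\Lambda(\widetilde T)\le\beta_S(T).
\]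
\end{lemma}

\begin{proof}
If $X\in\operatorname{Alg}\Lambda$, then $(W^*XW)_{xy}=X_{\iota(x)\iota(y)}$, so $W^*XW\in\operatorname{Alg}S$, and $\|\widetilde T-X\|\ge\|W^*(\widetilde T-X)W\|=\|T-W^*XW\|$. If $Y$ is a lower set of $\Lambda$, then $Z=\iota^{-1}(Y)$ is a lower set of $S$ and $P_YW=WP_Z$, so $P_Y^\perp\widetilde TP_Y=WP_Z^\perp TP_ZW^*$.
\end{proof}

Lower bounds for the distance come from functionals that annihilate the algebra.

\begin{lemma}\label{lem:dual}
Let $S$ be finite and let $F\ne0$ be an operator on $\ell^2(S)$ with $F_{yx}=0$ whenever $x\le y$. Then $d(T,\operatorname{Alg}S)\ge|\operatorname{tr}(TF)|/\|F\|_1$.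
\end{lemma}

\begin{proof}
For $X\in\operatorname{Alg}S$ every term of $\operatorname{tr}(XF)=\sum_{x,y}X_{xy}F_{yx}$ vanishes, so $|\operatorname{tr}(TF)|=|\operatorname{tr}((T-X)F)|\le\|T-X\|\,\|F\|_1$.
\end{proof}

\section{The ordered sets $S_k$ and the operator $T$}\label{sec:construction}

By Example~\ref{ex:extremes} a counterexample must mix comparable and incomparable elements at many scales. We do this in the most economical way: to pass from $S_{k-1}$ to $S_k$, stack two copies of $S_{k-1}$, one entirely below the other, and place two such stacks side by side, incomparable to each other.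

Explicitly, $S_k=\{0,1\}^{2k}$, with elements
\[
x=(a_k,m_k,a_{k-1},m_{k-1},\dots,a_1,m_1),
\]
the coordinates being listed from the most to the least significant. The pair $(a_l,m_l)$ is \emph{level} $l$; the coordinate $a_l$ chooses the stack and $m_l$ the floor. For $x\ne y$ consider the most significant coordinate in which they differ. We put $x<y$ if this coordinate is some $m_j$ and $m_j(x)=0$, $m_j(y)=1$. If it is some $a_j$, then $x$ and $y$ are incomparable.

\begin{lemma}\label{lem:embed}
The relation $\le$ is a partial order on $S_k$, and there is an injection $\iota:S_k\to[4^k]^2$ with $x\le y\iff\iota(x)\le\iota(y)$.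
\end{lemma}

\begin{proof}
Let $\le_1$ be the lexicographic order and $\le_2$ the lexicographic order in which the order of each $a_j$ is reversed. Both are total orders. For $x\ne y$ they agree if the leading differing coordinate is an $m_j$ and disagree if it is an $a_j$. Hence $x\le y$ if and only if $x\le_1y$ and $x\le_2y$, and an intersection of total orders is a partial order. Let $\iota(x)=(r_1(x),r_2(x))$, where $r_i(x)$ is the number of elements that precede $x$ in $\le_i$.
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.3]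
\draw[gray!25] (0,0) grid (15,15);
\foreach \p/\q in {0/8,4/12,8/0,12/4} {
  \draw (\p-0.45,\q-0.45) rectangle (\p+3.45,\q+3.45);
  \foreach \r/\s in {0/2,1/3,2/0,3/1} \fill (\p+\r,\q+\s) circle (0.24);
}
\node at (1.5,6.6) {\small $(0,0)$};
\node at (9.3,13.5) {\small $(0,1)$};
\node at (5.7,1.5) {\small $(1,0)$};
\node at (13.5,8.4) {\small $(1,1)$};
\end{tikzpicture}
\caption{The $16$ elements of $S_2$ as points of the grid $\{0,\dots,15\}^2$; a point lies below another when both of its coordinates are smaller. Each box is a copy of $S_1$ (two incomparable chains of length two) and is labeled by $(a_2,m_2)$. The box $(a,0)$ lies entirely below the box $(a,1)$; boxes with different $a$ are incomparable.}\label{fig:S2}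
\end{figure}

Figure~\ref{fig:S2} shows $S_2$. Write $\ell^2(S_k)=h\otimes\dots\otimes h$, with one factor $h=\mathbf{C}^2\otimes\mathbf{C}^2$ for each level, from level $k$ down to level $1$, and with basis $e_{(a,m)}=e_a\otimes e_m$ of $h$. The operator $E=1\otimes e_1e_0^*$ on $h$ sends $e_{(a,0)}$ to $e_{(a,1)}$ and $e_{(a,1)}$ to $0$: it moves up one floor, which operators in $\operatorname{Alg}S_k$ are forbidden to do. We take one such move at each level $j$, followed by a fixed projection $\chi$ of $h$ on every lower level:
\[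
T=\sum_{j=1}^kT_j,\qquad T_j=1^{\otimes(k-j)}\otimes E\otimes\chi^{\otimes(j-1)},\qquad A_j=1^{\otimes(k-j+1)}\otimes\chi^{\otimes(j-1)} .
\]
The $A_j$ are projections, and since $EE^*,E^*E\le1$,
\begin{equation}\label{eq:TA}
T_jT_j^*\le A_j,\qquad T_j^*T_j\le A_j .
\end{equation}
From the form of $T_j$ we read off its support:
\begin{equation}\label{eq:support}
(T_j)_{xy}\ne0\ \Longrightarrow\ x,y\text{ agree on levels}>j\text{ and in }a_j,\text{ and }m_j(x)=1,\ m_j(y)=0 .
\end{equation}

It remains to choose $\chi$. The choice $\chi=1$ fails: if $y$ has all $m_l=0$, then $\{y\}$ is a lower set, the vectors $T_je_y$ are $k$ distinct basis vectors other than $e_y$, and $\beta\ge\sqrt{k}$. So $\chi$ must shrink certain vectors. We shall see that the vectors that matter lie in the \emph{graph subspaces} $\operatorname{span}\{e_{(0,s)},e_{(1,t)}\}$, $s,t\in\{0,1\}$, in which $m$ is a function of $a$. On the other hand, the functional of Section~\ref{sec:distance} is built from $\chi$, and Lemma~\ref{lem:dual} requires the entries $\chi_{(a,1),(a,0)}$ between comparable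 points to vanish. Without the coordinate $a$ the two demands are incompatible: a nonzero projection on $\mathbf{C}^2$ with zero off-diagonal entries fixes a basis vector. With it there is room. In blocks indexed by $a$, the matrix $\frac12\left(\begin{smallmatrix}1&u\\u^*&1\end{smallmatrix}\right)$ is a projection for every $2\times2$ unitary $u$, and its compression to a graph subspace is $\frac12\left(\begin{smallmatrix}1&u_{st}\\ \overline{u_{st}}&1\end{smallmatrix}\right)$, of norm $\frac12(1+|u_{st}|)$. The columns of $u$ are unit vectors, so the largest $|u_{st}|$ is at least $2^{-1/2}$. We take a matrix that attains this value: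
\[
u=\frac1{\sqrt2}\begin{pmatrix}1&1\\1&-1\end{pmatrix},\qquad \chi=\frac12\begin{pmatrix}1&u\\u&1\end{pmatrix}=\frac12\,(1\otimes1+\sigma\otimes u),\qquad\sigma=\begin{pmatrix}0&1\\1&0\end{pmatrix}.
\]
The proofs use two properties.
\begin{itemize}
\item[(P1)] $\chi$ is a projection of rank $2$, and both diagonal blocks of $\chi$ equal $\frac12\,1$. Indeed $\sigma\otimes u$ is a self-adjoint unitary of trace $0$ with zero diagonal blocks.
\item[(P2)] $|\chi_{(a,s),(b,t)}|\le\mu_{ab}$ for all $a,b,s,t$, where $\mu=\frac12\left(\begin{smallmatrix}1&2^{-1/2}\\2^{-1/2}&1\end{smallmatrix}\right)$, and $\|\mu\|=\frac12\left(1+\cos\frac{\pi}{4}\right)=\rho^2$.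
\end{itemize}
Property (P2) is used through the following fact: if $|M_{ab}|\le M'_{ab}$ for all $a,b$, then $\|M\|\le\|M'\|$, because $|\langle M\xi,\eta\rangle|\le\langle M'|\xi|,|\eta|\rangle$ with moduli taken entrywise.

\section{Two levels, and one lower set}\label{sec:small}

For $k=1$ we have $T=E$ and $\beta=d=1$. The mechanism first appears for $k=2$, where $T=1\otimes E+E\otimes\chi$. This operator does not change $a_2$, so $P_Z^\perp TP_Z$ is a direct sum over the two stacks. Fix $a_2$. On $h\oplus h$, the two floors $m_2=0,1$, the operator is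
\[
\begin{pmatrix}E&0\\ \chi&E\end{pmatrix}.
\]
A lower set $Z$ meets the two floors in lower sets $Z_0,Z_1$ of $S_1$. The lower floor lies below the upper one, so $Z_1=\emptyset$ or $Z_0=S_1$: \emph{at most one floor is cut by $Z$}. Let $P$ be the projection given by $Z_0$ in the first case and by $Z_1$ in the second. The compressions are, respectively,
\[
\begin{pmatrix}P^\perp EP&0\\ \chi P&0\end{pmatrix}\qquad\text{and}\qquad\begin{pmatrix}0&0\\ P^\perp\chi&P^\perp EP\end{pmatrix},
\]
a column and a row of two contractions, so the trivial bound for the norm is $\sqrt2$. To improve it, consider the column. Its norm squared is $\|G+P\chi P\|$, where $G=PE^*P^\perp EP$ is the projection onto those $e_{(a,0)}$ with $(a,0)\in Z_0$ and $(a,1)\notin Z_0$. Since $G\le P$, this is at most $\|G+\chi\|$. Now $G$ lies in a graph subspace, so $\|G\chi\|^2=\|G\chi G\|\le\rho^2$ by (P2), and with the row operator $R=(G\ \ \chi)$,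
\[
\|G+\chi\|=\|RR^*\|=\|R^*R\|=\left\|\begin{pmatrix}G&G\chi\\ \chi G&\chi\end{pmatrix}\right\|\le\left\|\begin{pmatrix}1&\rho\\ \rho&1\end{pmatrix}\right\|=1+\rho .
\]
For the row, the norm squared is $\|P^\perp\chi P^\perp+G'\|$ with $G'=P^\perp EPE^*P^\perp\le P^\perp$, the projection onto those $e_{(a,1)}$ with $(a,0)\in Z_1$ and $(a,1)\notin Z_1$. This again lies in a graph subspace, and the same computation applies. Hence $\beta_{S_2}(T)\le\sqrt{1+\rho}<\sqrt2$. The gain is small, but it compounds from level to level, as one lower set shows for all $k$.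

\begin{example}\label{ex:minimal}
Let $Z=\{x\in S_k: m_l(x)=0\text{ for all }l\}$, the set of minimal elements, and $P=P_Z$. By \eqref{eq:support}, the range of $T_jP$ is supported on points whose leading nonzero $m$-coordinate is $m_j$. These supports are disjoint from $Z$ and from each other, so $P^\perp TP=TP$ and $(TP)^*(TP)=\sum_jPT_j^*T_jP$. Identify $\ell^2(Z)$ with $(\mathbf{C}^2)^{\otimes k}$ through the $a$-coordinates. The compression of $\chi$ to $m=0$ is exactly $\mu$ and that of $E^*E$ is $1$, so $PT_j^*T_jP=1^{\otimes(k-j+1)}\otimes\mu^{\otimes(j-1)}$. These operators attain their norms on the common eigenvector $(1,1)^{\otimes k}$, hence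
\[
\|P^\perp TP\|^2=\sum_{j=1}^k\rho^{2(j-1)}<\frac1{1-\rho^2}.
\]
If $u$ is replaced by the identity matrix, (P1) still holds, but $\mu$ becomes $\frac12\left(\begin{smallmatrix}1&1\\1&1\end{smallmatrix}\right)$, of norm $1$, and $\|P^\perp TP\|=\sqrt{k}$. So (P2) cannot be dispensed with.
\end{example}

\section{Invariant subspaces see a bounded part of $T$}\label{sec:beta}

\begin{proposition}\label{prop:beta}
For every $k\ge1$, $\ \beta_{S_k}(T)\le\dfrac{2}{1-\rho}$.
\end{proposition}

For a general lower set two things are harder than in Example~\ref{ex:minimal}. Rows and columns occur together, so we split $P^\perp TP$ into a part with orthogonal initial spaces and a part with orthogonal final spaces. And the floor that is cut at level $l$ depends on all the higher coordinates, so the relevant compression of $\chi^{\otimes r}$ is no longer a tensor product; this is why (P2) is an entrywise bound.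

\begin{proof}
Fix a lower set $Z$ of $S=S_k$ and let $P=P_Z$.

\emph{The floor that can be cut.} For $x\in S$ let $p_i(x)=(a_k,m_k,\dots,a_{i+1},m_{i+1},a_i)$ be the prefix of $x$ that ends in $a_i$. For such a prefix $p$ and $m\in\{0,1\}$ let $[p,m]$ be the set of $x$ with $p_i(x)=p$ and $m_i(x)=m$. Every element of $[p,0]$ is below every element of $[p,1]$. Put $\tau(p)=1$ if $[p,1]$ meets $Z$, and $\tau(p)=0$ otherwise. Then
\begin{equation}\label{eq:cut}
[p,m]\text{ meets both }Z\text{ and }S\setminus Z\ \Longrightarrow\ m=\tau(p).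
\end{equation}
For $m=1$ this is the definition of $\tau$. For $m=0$, if $[p,1]$ met $Z$, then $[p,0]\subseteq Z$ because $Z$ is a lower set; so $\tau(p)=0$.

Define, for $1\le j\le k$,
\[
\Gamma_j=\{x\in S: m_i(x)=\tau(p_i(x))\text{ for all }i\ge j\},\qquad\Delta_j=\Gamma_{j+1}\setminus\Gamma_j,
\]
with $\Gamma_{k+1}=S$ and $\Gamma_0=\emptyset$. We use the same letters for the coordinate projections. The sets $\Gamma_j$ increase with $j$, so the sets $\Delta_j$ are pairwise disjoint.

\emph{Step 1: $P^\perp T_jP=P^\perp(\Gamma_jT_j\Delta_j+\Delta_jT_j\Gamma_j)P$.} Let $x\notin Z$, $y\in Z$ and $(T_j)_{xy}\ne0$. By \eqref{eq:support}, for each $i>j$ the points $x$ and $y$ lie in the same set $[p_i,m_i]$, so $m_i=\tau(p_i)$ by \eqref{eq:cut}. Thus $x,y\in\Gamma_{j+1}$. They have the same prefix $p_j$ and different values of $m_j$, so exactly one of them lies in $\Gamma_j$ and the other in $\Delta_j$. The $(x,y)$ entry of the right side is therefore $(T_j)_{xy}$, counted once.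

Summing over $j$ gives $P^\perp TP=P^\perp(R_1+R_2)P$ with $R_1=\sum_j\Gamma_jT_j\Delta_j$ and $R_2=\sum_j\Delta_jT_j\Gamma_j$. Since $\Delta_j\Delta_{j'}=0$ for $j\ne j'$, the cross terms vanish, and \eqref{eq:TA} gives
\[
R_1R_1^*=\sum_j\Gamma_jT_j\Delta_jT_j^*\Gamma_j\le\Theta,\qquad R_2^*R_2=\sum_j\Gamma_jT_j^*\Delta_jT_j\Gamma_j\le\Theta,\qquad\Theta=\sum_{j=1}^k\Gamma_jA_j\Gamma_j .
\]
Hence $\|P^\perp TP\|\le2\|\Theta\|^{1/2}$. The trivial bound $\|\Theta\|\le k$ would give $\beta\le2\sqrt{k}$, which is of the same order as the lower bound for the distance and proves nothing. The operators $\Gamma_jA_j\Gamma_j$ overlap because the $\Gamma_j$ are nested, and the next step shows that the overlap is small.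

\emph{Step 2: if $i\le j$ and $\xi\in\operatorname{ran}\Gamma_i$, then $\|A_j\xi\|\le\rho^{\,j-i}\|\xi\|$.} Let $r=j-i\ge1$, the case $r=0$ being trivial, and let $A_{j,i}$ be the projection that is $\chi$ on the levels $j-1,\dots,i$ and the identity on the other levels. Then $A_j\le A_{j,i}$, so $\|A_j\xi\|^2\le\langle\Gamma_iA_{j,i}\Gamma_i\xi,\xi\rangle$, and it suffices to show $\|\Gamma_iA_{j,i}\Gamma_i\|\le\rho^{2r}$. The operator $\Gamma_iA_{j,i}\Gamma_i$ is a direct sum over the coordinates $v$ on the levels $\ge j$ and $w$ on the levels $<i$. Fix $v$ and $w$. For a point of $\Gamma_i$ with these coordinates, the equations $m_l=\tau(p_l)$ for $l=j-1,j-2,\dots,i$ determine $m_{j-1},\dots,m_i$ one after the other from $v$ and $a=(a_{j-1},\dots,a_i)$; write $m_l=s_l(a)$. So either there is no such point (if $v$ violates the conditions defining $\Gamma_j$), or there is exactly one for each $a\in\{0,1\}^r$. In the second case the summand is the matrix indexed by $a,b\in\{0,1\}^r$ with entries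
\[
\prod_{l=i}^{j-1}\chi_{(a_l,s_l(a)),(b_l,s_l(b))},
\]
whose moduli are at most $\prod_l\mu_{a_lb_l}=(\mu^{\otimes r})_{ab}$ by (P2), whatever the functions $s_l$ are. Its norm is at most $\|\mu^{\otimes r}\|=\|\mu\|^r=\rho^{2r}$.

\emph{Step 3: $\|\Theta\|\le(1-\rho)^{-2}$.} For $\xi\in\ell^2(S)$ and $1\le i\le k$ let $\xi_i=(\Gamma_i-\Gamma_{i-1})\xi\in\operatorname{ran}\Gamma_i$. These vectors are orthogonal and $\Gamma_j\xi=\sum_{i\le j}\xi_i$. By Step 2 and the Cauchy--Schwarz inequality,
\[
\|A_j\Gamma_j\xi\|^2\le\Big(\sum_{i\le j}\rho^{j-i}\|\xi_i\|\Big)^2\le\Big(\sum_{i\le j}\rho^{j-i}\Big)\sum_{i\le j}\rho^{j-i}\|\xi_i\|^2\le\frac1{1-\rho}\sum_{i\le j}\rho^{j-i}\|\xi_i\|^2 .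
\]
Summing over $j$,
\[
\langle\Theta\xi,\xi\rangle=\sum_j\|A_j\Gamma_j\xi\|^2\le\frac1{1-\rho}\sum_i\|\xi_i\|^2\sum_{j\ge i}\rho^{j-i}\le\frac{\|\xi\|^2}{(1-\rho)^2}.
\]
Together with Step 1 this gives $\|P^\perp TP\|\le2/(1-\rho)$.
\end{proof}

\section{The distance from $T$ to the algebra}\label{sec:distance}

\begin{proposition}\label{prop:dist}
For every $k\ge1$, $\ d(T,\operatorname{Alg}S_k)\ge\dfrac{\sqrt{k}}{2\sqrt{2e}}$.
\end{proposition}

We need a functional as in Lemma~\ref{lem:dual} that detects all the $T_j$ at once and has small trace norm. The term $T_j$ is detected by the tensor $F_j$ with $\frac12E^*\chi$ at level $j$ and $\frac12\chi$ at the other levels. By the traces \eqref{eq:traces} below, $\operatorname{tr}(T\sum_jF_j)=k/2$, but the triangle inequality bounds $\|\sum_jF_j\|_1$ only by a multiple of $k$. We therefore view $\varepsilon\sum_jF_j$ as the first order term in $\varepsilon$ of the product $\bigotimes\frac12(1+\varepsilon E^*)\chi$. The trace norm of a product is the product of the trace norms, each factor costs only $1+O(\varepsilon^2)$,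 and the pairing with $T$ is still $k\varepsilon/2$. Only (P1) is used.

\begin{proof}
Let $\varepsilon>0$, $\gamma=\frac12(1+\varepsilon E^*)\chi$ on $h$, and $g=\gamma^{\otimes k}$. The operators $1,E,E^*,EE^*$ are block diagonal in $a$, with blocks $1,\ e_1e_0^*,\ e_0e_1^*,\ e_1e_1^*$, and the diagonal blocks of $\chi$ are $\frac12\,1$. Hence
\begin{equation}\label{eq:traces}
\operatorname{tr}\chi=2,\qquad\operatorname{tr}(E\chi)=\operatorname{tr}(E^*\chi)=0,\qquad\operatorname{tr}(EE^*\chi)=1,
\end{equation}
and both diagonal blocks of $\gamma$ equal $\frac14(1+\varepsilon e_0e_1^*)$. In particular every diagonal entry of $g$ is $4^{-k}$. Put $f=g-4^{-k}1$.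

\emph{(i) $f_{yx}=0$ for $x\le y$.} For $x=y$ this holds by construction. Let $x<y$ with leading differing coordinate $m_j$, so that $x$ and $y$ have level $j$ equal to $(a,0)$ and $(a,1)$ for the same $a$. The entry $f_{yx}=g_{yx}$ is a product over the levels, and its factor at level $j$ is $\gamma_{(a,1),(a,0)}=\frac14\langle(1+\varepsilon e_0e_1^*)e_0,e_1\rangle=0$. One vanishing factor suffices; the off-diagonal blocks of $\chi$ are never tested.

\emph{(ii) The trace norm.} Let $\|Y\|_2=\operatorname{tr}(Y^*Y)^{1/2}$. The Cauchy--Schwarz inequality for the singular values gives $\|Y\|_1\le\sqrt2\,\|Y\|_2$ when $Y$ has rank at most $2$. By \eqref{eq:traces},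
\[
\|(1+\varepsilon E^*)\chi\|_2^2=\operatorname{tr}\chi+\varepsilon\operatorname{tr}\big((E+E^*)\chi\big)+\varepsilon^2\operatorname{tr}(EE^*\chi)=2+\varepsilon^2,
\]
so $\|\gamma\|_1\le\frac{\sqrt2}{2}\sqrt{2+\varepsilon^2}=(1+\varepsilon^2/2)^{1/2}\le e^{\varepsilon^2/4}$. The singular values of a tensor product are the products of the singular values, so $\|g\|_1\le e^{k\varepsilon^2/4}$ and $\|f\|_1\le e^{k\varepsilon^2/4}+1\le2e^{k\varepsilon^2/4}$.

\emph{(iii) $\operatorname{tr}(Tf)=k\varepsilon/2$.} Since $\operatorname{tr}E=0$ we have $\operatorname{tr}T=0$, so $\operatorname{tr}(Tf)=\sum_j\operatorname{tr}(T_jg)$, and $\operatorname{tr}(T_jg)=(\operatorname{tr}\gamma)^{k-j}\operatorname{tr}(E\gamma)\operatorname{tr}(\chi\gamma)^{j-1}$. By \eqref{eq:traces},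
\[
\operatorname{tr}\gamma=\tfrac12\big(\operatorname{tr}\chi+\varepsilon\operatorname{tr}(E^*\chi)\big)=1,\qquad\operatorname{tr}(E\gamma)=\tfrac12\big(\operatorname{tr}(E\chi)+\varepsilon\operatorname{tr}(EE^*\chi)\big)=\tfrac{\varepsilon}{2},
\]
and $\operatorname{tr}(\chi\gamma)=\operatorname{tr}(\gamma\chi)=\operatorname{tr}\gamma=1$ because $\gamma\chi=\gamma$.

Lemma~\ref{lem:dual} gives $d(T,\operatorname{Alg}S_k)\ge\frac14k\varepsilon\,e^{-k\varepsilon^2/4}$. This is largest for $\varepsilon=\sqrt{2/k}$, where it equals $\frac14\sqrt{2k}\,e^{-1/2}=\sqrt{k}/(2\sqrt{2e})$.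
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} and of the lower bound in Theorem~\ref{thm:finite}]
Let $\Lambda=\mathbf{Z}_+^2$, or $\Lambda=[n]^2$ with $n\ge4^k$. Lemma~\ref{lem:embed} embeds $S_k$ in $\Lambda$; let $\widetilde T=WTW^*$ be as in Lemma~\ref{lem:restrict}, an operator of finite rank. By that lemma and Propositions~\ref{prop:beta} and~\ref{prop:dist},
\[
d(\widetilde T,\operatorname{Alg}\Lambda)\ \ge\ \frac{\sqrt{k}}{2\sqrt{2e}}\ =\ c\sqrt{k}\cdot\frac{2}{1-\rho}\ \ge\ c\sqrt{k}\,\beta_\Lambda(\widetilde T).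
\]
The distance is positive, so $\widetilde T\notin\operatorname{Alg}\Lambda$ and $\beta_\Lambda(\widetilde T)>0$ by Lemma~\ref{lem:poset}(a). Therefore any constant in \eqref{eq:hyper} for $\operatorname{Alg}\Lambda$ is at least $c\sqrt{k}$. By Lemma~\ref{lem:poset}(b), the case $\Lambda=\mathbf{Z}_+^2$ with $k$ arbitrary is Theorem~\ref{thm:main}, and the case $\Lambda=[n]^2$ with $k=\lfloor\log_4n\rfloor\ge1$ is the lower bound in Theorem~\ref{thm:finite}.
\end{proof}

\section{One finite nest}\label{sec:onefinite}

Let $\mathcal{N}_i$ be nests on separable spaces $H_i$ and $\mathcal{B}=\operatorname{Alg}\mathcal{N}_1\,\bar\otimes\,\operatorname{Alg}\mathcal{N}_2$. The families $\mathcal{N}_1\otimes1=\{N\otimes1\}$ and $1\otimes\mathcal{N}_2=\{1\otimes Q\}$ are nests on $H_1\otimes H_2$, since suprema and infima of chains of projections are strong limits and tensoring with $1$ preserves them. They lie in $\operatorname{Lat}\mathcal{B}$, since a condition $P^\perp XP=0$ passes from elementary tensors to the weak-$*$ closed span. By \eqref{eq:arveson}, $T$ is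 within $\beta(T,\mathcal{B})$ of each of the two nest algebras. The difficulty is to find one operator near $T$ that lies in both. When $\mathcal{N}_1$ is finite, we take an approximant from the second algebra and cut away its block lower triangular part, at a cost logarithmic in the number of blocks.

\begin{proposition}\label{prop:onefinite}
If $\mathcal{N}_1$ or $\mathcal{N}_2$ is finite with $m$ atoms, then $K(\mathcal{B})\le2\lceil\log_2m\rceil+3$.
\end{proposition}

\begin{proof}
The flip $H_1\otimes H_2\to H_2\otimes H_1$ exchanges the factors, so let $\mathcal{N}_1$ be finite, with atoms $K_0,\dots,K_{m-1}$ in increasing order. Let $F_i=K_i\otimes1$, let $p=\lceil\log_2m\rceil$, and put $F_i=0$ for $m\le i<2^p$. For $X\in B(H_1\otimes H_2)$ let $\Phi(X)=\sum_{i\le j}F_iXF_j$.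

\emph{(i) $\|\Phi(X)\|\le(p+1)\|X\|$.} For $I\subseteq[2^p]$ write $F_I=\sum_{i\in I}F_i$. Put $\Phi_0(X)=\sum_iF_iXF_i$ and, for $1\le l\le p$, $\Phi_l(X)=\sum_IF_{I^-}XF_{I^+}$, where $I$ runs over the dyadic intervals $\{r2^l,\dots,(r+1)2^l-1\}$ in $[2^p]$ and $I^-,I^+$ are the left and right halves of $I$. The summands of $\Phi_l(X)$ have orthogonal initial spaces and orthogonal final spaces, so $\|\Phi_l(X)\|$ is the largest of their norms and is at most $\|X\|$. Let $i<j$, and let $l$ be minimal such that $i$ and $j$ lie in one dyadic interval $I$ of length $2^l$. Then $l\ge1$, $i\in I^-$ and $j\in I^+$; for smaller lengths $i,j$ lie in different intervals, and for larger lengths in the same half. So the block $F_iXF_j$ occurs in exactly one $\Phi_l(X)$, blocks with $i>j$ occur in none, and $\Phi=\Phi_0+\dots+\Phi_p$.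

\emph{(ii) If $R\in\operatorname{Alg}(1\otimes\mathcal{N}_2)$, then $\Phi(R)\in\mathcal{B}$.} Fix $i\le j<m$ and orthonormal bases $(\phi_\alpha)$ of $K_i$ and $(\psi_\gamma)$ of $K_j$, countable by separability. The operators $R_{\alpha\gamma}=(\phi_\alpha^*\otimes1)R(\psi_\gamma\otimes1)$ on $H_2$ satisfy $Q^\perp R_{\alpha\gamma}Q=(\phi_\alpha^*\otimes1)(1\otimes Q^\perp)R(1\otimes Q)(\psi_\gamma\otimes1)=0$ for $Q\in\mathcal{N}_2$, so they lie in $\operatorname{Alg}\mathcal{N}_2$. Also $\phi_\alpha\psi_\gamma^*\in\operatorname{Alg}\mathcal{N}_1$, because an element of $\mathcal{N}_1$ either contains $K_j$, and then $K_i$, or is orthogonal to $K_j$. The sums $\sum_{\alpha,\gamma\le n}\phi_\alpha\psi_\gamma^*\otimes R_{\alpha\gamma}\in\mathcal{B}$ are compressions of $R$, so they are bounded by $\|R\|$, and they converge strongly to $F_iRF_j$.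

\emph{(iii)} Let $\beta=\beta(T,\mathcal{B})$. By \eqref{eq:arveson} for $\mathcal{N}_1\otimes1$, with the distance attained, $T=X+Y$ with $\|Y\|\le\beta$ and $X\in\operatorname{Alg}(\mathcal{N}_1\otimes1)$. Invariance of $F_0+\dots+F_j$ gives $F_iXF_j=0$ for $i>j$, that is, $\Phi(X)=X$. For $Q\in\mathcal{N}_2$ we have $\|(1\otimes Q^\perp)X(1\otimes Q)\|\le\beta+\|Y\|\le2\beta$, so \eqref{eq:arveson} for $1\otimes\mathcal{N}_2$ gives $X=R+Y'$ with $\|Y'\|\le2\beta$ and $R\in\operatorname{Alg}(1\otimes\mathcal{N}_2)$. Then $T-\Phi(R)=Y+\Phi(Y')$, and (i) and (ii) give $d(T,\mathcal{B})\le\beta+2(p+1)\beta$.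
\end{proof}

Since $\mathcal{T}_n$ is the algebra of a nest with $n$ atoms, this proves the upper bound in Theorem~\ref{thm:finite}, and it proves the ``if'' part of Theorem~\ref{thm:class} together with the stated constant.

\section{Two infinite nests}\label{sec:infinite}

It remains to show that $\mathcal{B}$ is not hyperreflexive when both nests are infinite. We place a copy of $\mathcal{T}_n$ inside each nest algebra. If the nest has $n$ atoms this is done with $n$ unit vectors. An infinite nest may have no atoms at all, and then the copy has to come with a multiplicity space. An invariant projection of $\mathcal{B}$ then induces a family of projections on the multiplicity space, and we can pass to lower sets only if these projections commute. Part (b) of the next lemma is there to force this. We use the standard fact that for a finite measure space $\Omega$ the algebra $L^\infty(\Omega)$, acting on $L^2(\Omega)$ by the multiplications $M_g$, is its own commutant. In this section the indices $p,q$ run over $\{1,\dots,n\}$.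

\begin{lemma}\label{lem:copy}
Let $\mathcal{N}$ be an infinite nest on a separable space $\mathcal{K}$ and $n\ge1$. There are a measure space $\Omega$, either a point of mass $1$ or $[0,\frac1n]$ with Lebesgue measure, and an isometry $V:\mathbf{C}^n\otimes L^2(\Omega)\to\mathcal{K}$ such that
\begin{itemize}
\item[(a)] $V(e_{pq}\otimes1)V^*\in\operatorname{Alg}\mathcal{N}$ for $p\le q$;
\item[(b)] $V(1\otimes M_g)V^*\in\operatorname{Alg}\mathcal{N}$ for $g\in L^\infty(\Omega)$;
\item[(c)] for $X\in\operatorname{Alg}\mathcal{N}$ the $(p,q)$ block of $V^*XV$ is $0$ if $p>q$.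
\end{itemize}
\end{lemma}

\begin{proof}
\emph{Case 1: there are $n$ atoms $N_p-(N_p)_-$ with $N_1<\dots<N_n$.} Let $\Omega$ be a point and $Ve_p=v_p$, a unit vector in the $p$-th atom. For $q<p$ we have $v_q\in N_q\le(N_p)_-\perp v_p$, so $V$ is an isometry; also $Xv_q\in N_q$ for $X\in\operatorname{Alg}\mathcal{N}$, which gives (c). Let $p\le q$ and $N\in\mathcal{N}$. If $N\ge N_q$, then $v_p\in N$. If $N<N_q$, then $N\le(N_q)_-$ and $v_q\perp N$. In both cases $N^\perp v_pv_q^*N=0$, which is (a). Part (b) follows, since $VV^*=\sum_pv_pv_p^*$.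

\emph{Case 2: there are fewer than $n$ atoms.} Each atom $N'-N'_-$ lies under a given $N\in\mathcal{N}$ (if $N\ge N'$) or is orthogonal to it (if $N\le N'_-$). If the atoms summed to $1$, every $N$ would be a sum of some of the finitely many atoms and $\mathcal{N}$ would be finite. So there is a unit vector $\xi$ orthogonal to all atoms. For $N\in\mathcal{N}$ call $t(N)=\|N\xi\|^2$ its value, an increasing function of $N$, and let $\Sigma$ be the set of values. We claim $\Sigma=[0,1]$.

The set $\Sigma$ contains $0$ and $1$. It is closed: a sequence in the chain $\mathcal{N}$ has a monotone subsequence, which converges strongly to its supremum or infimum in $\mathcal{N}$. If $\Sigma\ne[0,1]$, there are $s<t$ in $\Sigma$ with $(s,t)\cap\Sigma=\emptyset$. Let $N'$ be the supremum of the $N$ with $t(N)\le s$ and $N''$ the infimum of those with $t(N)\ge t$. These are strong limits of monotone nets, so $t(N')=s$, $t(N'')=t$ and $N'<N''$. Every $N$ satisfies $N\le N'$ or $N\ge N''$, so $N''_-=N'$, and $N''-N'$ is an atom with $\|(N''-N')\xi\|^2=t-s>0$, a contradiction.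

If $N\le N'$, then $\|N'\xi-N\xi\|^2=t(N')-t(N)$ and $\langle N\xi,N'\xi\rangle=t(N)$. So $\xi_t=N\xi$ depends only on $t=t(N)$, and $\langle\xi_s,\xi_t\rangle=\min(s,t)=\langle1_{[0,s]},1_{[0,t]}\rangle$. The functions $1_{[0,t]}$ span a dense subspace of $L^2[0,1]$, so $U1_{[0,t]}=\xi_t$ defines an isometry $U:L^2[0,1]\to\mathcal{K}$. Let $\Pi_t$ be multiplication by $1_{[0,t]}$. If $t(N)=t$, then $N\xi_s=\xi_{\min(s,t)}$, hence
\[
NU=U\Pi_t,\qquad U^*N=\Pi_tU^* .
\]
Let $\Omega=[0,\frac1n]$, let $J:\mathbf{C}^n\otimes L^2(\Omega)\to L^2[0,1]$ be the unitary that sends $e_p\otimes\eta$ to the translate of $\eta$ supported on the $p$-th interval $[\frac{p-1}n,\frac pn]$, and let $V=UJ$. For $p\le q$ the operator $\theta=J(e_{pq}\otimes1)J^*$ restricts a function to the $q$-th interval and translates it to the left, so $\Pi_t^\perp\theta\Pi_t=0$ and $N^\perp U\theta U^*N=U\Pi_t^\perp\theta\Pi_tU^*=0$; this is (a). The operator $J(1\otimes M_g)J^*$ is multiplication by the periodic extension $\tilde g$ of $g$, which commutes with $\Pi_t$, so $N^\perp UM_{\tilde g}U^*N=0$;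 this is (b). For (c) choose $N$ with $t(N)=q/n$. Then $NV(e_q\otimes\eta)=V(e_q\otimes\eta)$ and $NV(e_p\otimes\eta')=0$ for $p>q$, and $X$ maps the range of $N$ into itself.
\end{proof}

\begin{proposition}\label{prop:infinite}
Let $\mathcal{N}_1,\mathcal{N}_2$ be infinite and $n\ge1$. For every $T\in M_n\otimes M_n$ there is $\widetilde T\in B(H_1\otimes H_2)$ with $d(\widetilde T,\mathcal{B})\ge d(T,\mathcal{T}_n\otimes\mathcal{T}_n)$ and $\beta(\widetilde T,\mathcal{B})\le\beta(T,\mathcal{T}_n\otimes\mathcal{T}_n)$.
\end{proposition}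

\begin{proof}
Let $V_i,\Omega_i$ be given by Lemma~\ref{lem:copy} for $\mathcal{N}_i$. Let $\Lambda=\{1,\dots,n\}^2$ with the product order, so that $\mathcal{T}_n\otimes\mathcal{T}_n=\operatorname{Alg}\Lambda$, and let $\Omega=\Omega_1\times\Omega_2$ and $L=L^2(\Omega)$. After rearranging factors, $V=V_1\otimes V_2$ is an isometry $\ell^2(\Lambda)\otimes L\to H_1\otimes H_2$. Put $\widetilde T=V(T\otimes1)V^*$.

\emph{Distance.} For $X=X_1\otimes X_2$ with $X_i\in\operatorname{Alg}\mathcal{N}_i$, the $(x,y)$ block of $V^*XV$ is the tensor product of the $(x_i,y_i)$ blocks of $V_i^*X_iV_i$, so by (c) it vanishes unless $x\le y$. By linearity and weak-$*$ continuity this holds for all $X\in\mathcal{B}$. Fix a unit vector $\eta\in L$ and the isometry $V_\eta=V(1\otimes\eta)$ from $\ell^2(\Lambda)$. Then $V_\eta^*XV_\eta\in\operatorname{Alg}\Lambda$, $V_\eta^*\widetilde TV_\eta=T$, and $\|\widetilde T-X\|\ge\|T-V_\eta^*XV_\eta\|$.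

\emph{Invariant projections.} Let $P\in\operatorname{Lat}\mathcal{B}$. By (a) and (b), $\mathcal{B}$ contains $V(e_{xy}\otimes1)V^*$ for $x\le y$ and $V(1\otimes M_{g_1}\otimes M_{g_2})V^*$ for $g_i\in L^\infty(\Omega_i)$. In particular $VV^*\in\mathcal{B}$, so $P$ commutes with $VV^*$. Hence $\widehat P=V^*PV$ satisfies $PV=V\widehat P$ and is a projection, and for every operator $R$ on $\ell^2(\Lambda)\otimes L$,
\begin{equation}\label{eq:hat}
P^\perp VRV^*P=V\widehat P^\perp R\widehat PV^* .
\end{equation}
So $\widehat P^\perp R\widehat P=0$ whenever $VRV^*\in\mathcal{B}$, and $\widehat P$ commutes with $R$ if moreover $R=R^*$. We apply this three times.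

With $R=e_{xx}\otimes1$ we get $\widehat P=\sum_xe_{xx}\otimes P_x$ for projections $P_x$ on $L$.

With $R=1\otimes M_{g_1}\otimes M_{g_2}$, $g_i$ real, each $P_x$ commutes with multiplication by $g_1(\omega_1)g_2(\omega_2)$. These functions span a weak-$*$ dense subspace of $L^\infty(\Omega)$, since an integrable function with integral $0$ over every measurable rectangle is $0$ almost everywhere, and $\langle M_g\zeta,\zeta'\rangle=\int g\,\zeta\,\overline{\zeta'}$ is weak-$*$ continuous in $g$. So $P_x$ commutes with all of $L^\infty(\Omega)$ and therefore belongs to it. In particular the $P_x$ commute with each other.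

With $R=e_{xy}\otimes1$, $x\le y$, we get $(1-P_x)P_y=0$.

For $Z\subseteq\Lambda$ let $L_Z$ be the range of the projection $\prod_{x\in Z}P_x\prod_{x\notin Z}(1-P_x)$. Then $L=\bigoplus_ZL_Z$. If $Z$ is not a lower set, the product contains a factor $(1-P_x)P_y$ with $x\le y$, so $L_Z=0$. The subspace $\ell^2(\Lambda)\otimes L_Z$ reduces $T\otimes1$ and $\widehat P$, and $\widehat P$ acts on it as $P_Z\otimes1$. By \eqref{eq:hat},
\[
\|P^\perp\widetilde TP\|=\|\widehat P^\perp(T\otimes1)\widehat P\|=\max_{L_Z\ne0}\|P_Z^\perp TP_Z\|\le\beta_\Lambda(T).\qedhere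
\]
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:class}]
Let both nests be infinite and suppose that \eqref{eq:hyper} holds for $\mathcal{B}$ with a constant $C$. Proposition~\ref{prop:infinite} applies for every $n$, which is where infiniteness is used, and gives $d(T,\mathcal{T}_n\otimes\mathcal{T}_n)\le d(\widetilde T,\mathcal{B})\le C\beta(\widetilde T,\mathcal{B})\le C\beta(T,\mathcal{T}_n\otimes\mathcal{T}_n)$ for all $T$. So $C\ge K(\mathcal{T}_n\otimes\mathcal{T}_n)\ge c\sqrt{\lfloor\log_4n\rfloor}$ for every $n\ge4$ by Theorem~\ref{thm:finite}, which is impossible.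
\end{proof}

\begin{thebibliography}{1}
\bibitem{Arveson} W. Arveson, \emph{Interpolation problems in nest algebras}, J. Funct. Anal. \textbf{20} (1975).
\end{thebibliography}
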